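\title{The algebraic and acyclic closures of a nonabelian free group are different}

\begin{abstract}
A system of equations $x_i=w_i$ over a group is contractible if the words $w_i$ become trivial when their constants are deleted, and acyclic if they become products of commutators. Asking for unique solvability of systems of either kind leads to the algebraic closure $\breve G$ and the acyclic closure $G^{ac}$ of a group $G$, with a canonical homomorphism $\gamma\colon\breve G\to G^{ac}$. We show that $\gamma$ is not surjective whenever $G$ maps onto the free group of rank $2$. In an algebraically closed group acyclic systems never have two solutions; what fails is existence. The proof solves the equations in a group of germs of maps $SU(N)^n\to SU(N)$ and uses the mod $2$ fundamental class of a compact real algebraic set to pass from a germ to a global contradiction. We also show that $\gamma$ is an isomorphism when $\breve G$ is abelian-by-nilpotent.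
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{Two closures of a group}

For $m\ge1$ let $F(m)$ be the free group on $x_1,\dots,x_m$, and let $G$ be a group. An element $w$ of the free product $G*F(m)$ is a word in the variables $x_j$ with constants from $G$. For $h=(h_1,\dots,h_m)\in G^m$ we write $w(h)$ for the image of $w$ under the homomorphism $G*F(m)\to G$ that is the identity on $G$ and sends $x_j$ to $h_j$. We write $\bar w\in F(m)$ for the image of $w$ under the homomorphism $G*F(m)\to F(m)$ that is trivial on $G$ and the identity on $F(m)$; thus $\bar w$ is $w$ with its constants deleted. Commutators are $[a,b]=aba^{-1}b^{-1}$, and $F(m)'$ is the commutator subgroup.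

A \emph{system over $G$} is a family of equations $x_i=w_i$ $(1\le i\le m)$ with $w_i\in G*F(m)$, and a \emph{solution} is a tuple $h\in G^m$ with $h_i=w_i(h)$ for all $i$. The system is \emph{contractible} if $\bar w_i=1$ for all $i$, and \emph{acyclic} if $\bar w_i\in F(m)'$ for all $i$. Since $F(m)/F(m)'\cong\mathbb Z^m$ records exponent sums, a system is acyclic exactly when every variable has exponent sum $0$ in every $w_i$. For $a,b\in G$, the equation $x_1=a[x_1,b]$ is contractible, while the system $x_1=a[x_1,x_2]$, $x_2=b$ is acyclic and not contractible.

\begin{definition}
A group $H$ is \emph{algebraically closed} if every contractible system over $H$ has a unique solution, and \emph{acyclically closed} if every acyclic system over $H$ has a unique solution. The \emph{algebraic closure} of $G$ is a homomorphism $\phi\colon G\to\breve G$ to an algebraically closed group such that every homomorphism from $G$ to an algebraically closed group factors uniquely through $\phi$. The \emph{acyclic closure} $\phi^{ac}\colon G\to G^{ac}$ is defined in the same way with acyclically closed groups.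
\end{definition}

Contractible systems are acyclic, so acyclically closed groups are algebraically closed. In particular $G^{ac}$ is algebraically closed, and there is a unique homomorphism $\gamma\colon\breve G\to G^{ac}$ with $\gamma\phi=\phi^{ac}$.

\medskip
\noindent\textbf{Question.} Is $\gamma\colon\breve G\to G^{ac}$ an isomorphism for every group $G$?

\subsection{What the two conditions measure}

Delete the constants from a system $x_i=w_i$. The solutions of the resulting system $x_i=\bar w_i$ in a group $H$ are the homomorphisms to $H$ from
\[
P=\langle x_1,\dots,x_m\mid x_1\bar w_1^{-1},\dots,x_m\bar w_m^{-1}\rangle .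
\]
For a contractible system the relators are $x_1,\dots,x_m$, and the presentation $2$-complex is a wedge of disks. For an acyclic system the cellular boundary map from $2$-chains to $1$-chains is the identity matrix, so the complex has the homology of a point; its fundamental group $P$ is perfect, but it need not be trivial. The question is whether the closures feel the difference between a contractible complex and an acyclic one.

The first experiments suggest that they do not. In one variable $F(1)'=1$, so the two kinds of system coincide. In an abelian group the value $w_i(h)$ of a word with vanishing exponent sums is the product of its constants, so abelian groups are closed in both senses, and Lemma~\ref{lem:nilpotent} extends this to nilpotent groups. It follows that no nilpotent group $Q$ can tell the two closures apart: $\operatorname{Hom}(G^{ac},Q)$ and $\operatorname{Hom}(\breve G,Q)$ both restrict bijectively to $\operatorname{Hom}(G,Q)$, so composition with $\gamma$ is a bijection between them. Finally, the obvious way to separate the two notions would be a nontrivial homomorphism from some $P$ as above to an algebraically closed group $H$, since the constant-free system would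 then have two solutions in $H$. Theorem~\ref{thm:positive}(a) shows that no such homomorphism exists.

Closedness is nevertheless a real restriction. In the symmetric group $S_3$, with $a$ a transposition, the contractible equation $x=[a,x]$ is solved by $x=1$ and by both $3$-cycles, because $axa^{-1}x^{-1}=x^{-2}=x$ for a $3$-cycle $x$.

\subsection{Results}

The answer to the question is negative.

\begin{theorem}\label{thm:main}
If $G$ admits a surjection onto the free group $F_2$ of rank $2$, then $\gamma\colon\breve G\to G^{ac}$ is not surjective.
\end{theorem}

The group $P$ is responsible, as the next theorem makes precise. In it $F_n$ is the free group on $g_1,\dots,g_n$, and $g_i$ also denotes the image of $g_i$ in $\breve F_n$ and in $F_n^{ac}$.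

\begin{theorem}\label{thm:P}
Let $\theta_i=x_id_i$ with $d_i\in F(n)'$ $(1\le i\le n)$, let $P=\langle x_1,\dots,x_n\mid\theta_1,\dots,\theta_n\rangle$, and consider the acyclic system $x_i=g_id_i(x)^{-1}$, that is, $\theta_i(x)=g_i$ $(1\le i\le n)$.
\begin{itemize}
\item[(a)] If $P$ has a nontrivial finite-dimensional unitary representation (for example, if $P$ has a nontrivial finite quotient), then the system has no solution in $\breve F_n$. Moreover, its solution in $F_n^{ac}$ does not have all components in $\gamma(\breve F_n)$.
\item[(b)] If $P$ is trivial, then the system has a unique solution in $\breve F_n$.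
\end{itemize}
\end{theorem}

Only existence can fail, and for groups close to abelian it does not.

\begin{theorem}\label{thm:positive}
\begin{itemize}
\item[(a)] In an algebraically closed group every acyclic system has at most one solution.
\item[(b)] Let $G$ be algebraically closed with an abelian normal subgroup $A$ such that $G/A$ is acyclically closed (for example, nilpotent). Then $G$ is acyclically closed. Hence $\gamma$ is an isomorphism whenever $\breve G$ is abelian-by-nilpotent.
\end{itemize}
\end{theorem}

\begin{corollary}\label{cor:classes}
Let $G$ be a free group, or more generally a right-angled Artin group, or the fundamental group of a closed orientable surface. Then $\gamma$ is an isomorphism if and only if $G$ is abelian.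
\end{corollary}

To prove Theorems~\ref{thm:main} and~\ref{thm:P}(a) we need an algebraically closed group in which an acyclic system provably has no solution. We let the constants $g_1,\dots,g_n$ vary near the identity of $K=SU(N)$. The implicit function theorem then solves every acyclic system, so the group $\Gamma$ of germs of maps $K^n\to K$ is acyclically closed, and the solutions of contractible systems form an algebraically closed subgroup $B$ (Section~\ref{sec:germs}). A germ in $B$ is a branch of a compact real algebraic set that has a single point over the identity, whereas the set $\{\theta(x)=p\}$ has the whole of $\operatorname{Hom}(P,K)$ over the identity. Section~\ref{sec:obstruction} shows that these two properties are incompatible, and Section~\ref{sec:negative} transfers this to the closures. The algebraic statements, Theorems~\ref{thm:positive} and~\ref{thm:P}(b), are proved first, in Section~\ref{sec:positive}.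

\section{Formal properties}\label{sec:formal}

A homomorphism $f\colon G\to H$ extends to $G*F(m)\to H*F(m)$ by fixing the variables. It carries a system over $G$ to a system over $H$ with the same words $\bar w_i$, hence of the same kind, and it carries solutions to solutions. We use this without further comment.

\begin{lemma}\label{lem:kernel}
The kernel of $H*F(m)\to F(m)$, $w\mapsto\bar w$, is generated by the elements $ubu^{-1}$ with $u\in F(m)$ and $b\in H$.
\end{lemma}

\begin{proof}
The kernel is the normal closure of $H$. The subgroup generated by the $ubu^{-1}$ lies in it and contains $H$; it is normalized by $H$, which it contains, and by $F(m)$, which permutes the generators. So it is normal and equals the kernel.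
\end{proof}

The existence of the closures belongs to the setting of the question. The argument is formal and the same in both cases; we include it for completeness.

\begin{lemma}\label{lem:exist}
Every group $G$ has an algebraic closure and an acyclic closure.
\end{lemma}

\begin{proof}
Fix one of the two kinds of system; ``system'' and ``closed'' refer to it. A product of closed groups is closed, since a system can be solved factor by factor. If $H$ is closed and $X\subset H$, let $L_0=\langle X\rangle$, let $L_{k+1}$ be generated by $L_k$ and the components of the solutions of all systems over $L_k$, and let $\operatorname{cl}(X)=\bigcup_kL_k$. A system has finitely many constants, so $\operatorname{cl}(X)$ is closed. It lies in every closed subgroup of $H$ containing $X$, and its cardinality is at most $\max(|X|,\aleph_0)$.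

Choose a set of homomorphisms $f_\lambda\colon G\to H_\lambda$ representing, up to isomorphism, all homomorphisms from $G$ to closed groups of cardinality at most $\max(|G|,\aleph_0)$. Let $\psi=(f_\lambda)\colon G\to\prod_\lambda H_\lambda$ and $C=\operatorname{cl}(\psi(G))$. A homomorphism $f$ from $G$ to a closed group $H$ takes values in $\operatorname{cl}(f(G))$, and $G\to\operatorname{cl}(f(G))$ is isomorphic to some $f_\lambda$; so $f$ factors through $\psi\colon G\to C$ by a projection. If $\beta,\beta'\colon C\to H$ satisfy $\beta\psi=\beta'\psi$, let $E$ be the subgroup on which they agree. For a system over $E$ with solution $h$ in $C$, the tuples $\beta(h)$ and $\beta'(h)$ solve the same system over $H$, so they are equal and $h$ has components in $E$. Thus $E$ is closed and contains $\psi(G)$, so $E=C$.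
\end{proof}

\begin{lemma}\label{lem:criterion}
The map $\gamma$ is an isomorphism if and only if $\breve G$ is acyclically closed.
\end{lemma}

\begin{proof}
If $\gamma$ is an isomorphism, then $\breve G\cong G^{ac}$ is acyclically closed. Conversely, if $\breve G$ is acyclically closed, there is $\gamma'\colon G^{ac}\to\breve G$ with $\gamma'\phi^{ac}=\phi$. Then $\gamma'\gamma\phi=\phi$ and $\gamma\gamma'\phi^{ac}=\phi^{ac}$, and the uniqueness clauses of the two universal properties give $\gamma'\gamma=\mathrm{id}$ and $\gamma\gamma'=\mathrm{id}$.
\end{proof}

Thus, when $\gamma$ is not an isomorphism, $\breve G$ and $G^{ac}$ are not even isomorphic as abstract groups.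

\section{Uniqueness and the positive cases}\label{sec:positive}

\subsection{Uniqueness is automatic}

The idea is visible on a system without constants. Suppose that $f\in G^m$ solves $y_i=\prod_k[u_{ik}(y),u'_{ik}(y)]$ with $u_{ik},u'_{ik}\in F(y_1,\dots,y_m)$. Freeze the second entry of each commutator at its value at $f$. The system $y_i=\prod_k[u_{ik}(y),u'_{ik}(f)]$ is contractible, because $[u,1]=1$, and it is still solved both by $y=f$ and by $y=1$. So $f=1$ if $G$ is algebraically closed. In general we first translate one of the two solutions to $1$.

\begin{proof}[Proof of Theorem~\ref{thm:positive}(a)]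
Let $G$ be algebraically closed and let $a,b\in G^m$ solve the acyclic system $x_i=w_i$. Put
\[
v_i=a_i^{-1}w_i(a_1y_1,\dots,a_my_m)\in G*F(y_1,\dots,y_m),\qquad f_i=a_i^{-1}b_i .
\]
Then $v_i(1)=a_i^{-1}w_i(a)=1$ and $v_i(f)=a_i^{-1}w_i(b)=f_i$. Deleting constants gives $\bar v_i=\bar w_i(y)\in F(y)'$, so $\bar v_i=\prod_k[u_{ik},u'_{ik}]$ with $u_{ik},u'_{ik}\in F(y)$. Put $n_i=v_i\bar v_i^{-1}$. Then $\bar n_i=1$ and $n_i(1)=v_i(1)\bar v_i(1)^{-1}=1$. The system
\[
y_i=n_i(y)\prod_k[u_{ik}(y),u'_{ik}(f)],
\]
in which the $u'_{ik}(f)\in G$ are constants, is contractible. At $y=1$ the right side is $n_i(1)\prod_k[1,u'_{ik}(f)]=1$, and at $y=f$ it is $n_i(f)\bar v_i(f)=v_i(f)=f_i$. Both tuples are solutions, so $f=1$ and $a=b$.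
\end{proof}

\subsection{Extensions with abelian kernel}

For $z,h\in G^m$ write $zh=(z_1h_1,\dots,z_mh_m)$.

\begin{lemma}\label{lem:nilpotent}
Nilpotent groups are acyclically closed.
\end{lemma}

\begin{proof}
We use induction on the class, starting from the trivial group. Let $A$ be the center of $G$ and let $x_i=w_i$ be an acyclic system. By induction there is $h\in G^m$ solving it modulo $A$, and every solution in $G$ has the form $zh$ with $z\in A^m$. Central factors can be collected, and each $z_j$ occurs in $w_i(zh)$ with exponent sum $0$, so $w_i(zh)=w_i(h)$. Hence $zh$ is a solution if and only if $z_i=w_i(h)h_i^{-1}$ for all $i$. These elements lie in $A$ by the choice of $h$, so there is exactly one solution.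
\end{proof}

When $A$ is abelian but not central, $w_i(zh)$ depends on $z$, and the correction $z$ has to satisfy an equation of its own. The next lemma shows that this equation can be written in contractible form.

\begin{lemma}\label{lem:linear}
Let $A$ be an abelian normal subgroup of $G$, let $h\in G^m$, and let $w\in G*F(m)$ satisfy $\bar w\in F(m)'$. There is a word $\Lambda\in G*F(m)$, a product of factors $[q,x_j]^{\pm1}$ with $q\in G$, such that $w(zh)=\Lambda(z)\,w(h)$ for all $z\in A^m$.
\end{lemma}

\begin{proof}
Write $w=\ell_1\cdots\ell_r$, where each letter is a constant or some $x_j^{\pm1}$, and put $t_k=(\ell_1\cdots\ell_k)(h)$, $t_0=1$. Then $\ell_k(zh)=\alpha_k\,\ell_k(h)$, where $\alpha_k=1$ for a constant, $\alpha_k=z_j$ for $\ell_k=x_j$, and $\alpha_k=h_j^{-1}z_j^{-1}h_j$ for $\ell_k=x_j^{-1}$. Moving the $\alpha_k$ to the left gives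
\[
w(zh)=\prod_{k=1}^r t_{k-1}\alpha_kt_{k-1}^{-1}\cdot w(h).
\]
If $\ell_k=x_{j(k)}^{\epsilon(k)}$, the $k$th factor is $(q_kz_{j(k)}q_k^{-1})^{\epsilon(k)}$, with $q_k=t_{k-1}$ for $\epsilon(k)=1$ and $q_k=t_{k-1}h_{j(k)}^{-1}=t_k$ for $\epsilon(k)=-1$. All these factors lie in the abelian group $A$. Since exponent sums vanish, $\prod_kz_{j(k)}^{-\epsilon(k)}=1$ in $A$, the product running over the variable letters. Multiplying by it and pairing the factors gives $w(zh)w(h)^{-1}=\prod_k[q_k,z_{j(k)}]^{\epsilon(k)}$. Take $\Lambda=\prod_k[q_k,x_{j(k)}]^{\epsilon(k)}$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:positive}(b)]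
Let $x_i=w_i$ be an acyclic system over $G$. Uniqueness holds by part (a). Since $G/A$ is acyclically closed, there is $h\in G^m$ solving the system modulo $A$, so $a_i=w_i(h)h_i^{-1}\in A$. Let $\Lambda_i$ be given by Lemma~\ref{lem:linear} for $w_i$ and $h$. The system $x_i=\Lambda_ia_i$ is contractible, so it has a solution $z\in G^m$. The formula of Lemma~\ref{lem:linear} applies only if $z\in A^m$, which we now check. Modulo $A$, the tuple $z$ solves the contractible system $x_i=\Lambda_i$ over $G/A$; so does the tuple $1$, and $G/A$ is algebraically closed. Hence $z\in A^m$, and
\[
w_i(zh)=\Lambda_i(z)w_i(h)=z_ia_i^{-1}w_i(h)=z_ih_i .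
\]
So $zh$ is a solution, and $G$ is acyclically closed. Nilpotent quotients are allowed by Lemma~\ref{lem:nilpotent}. If $\breve G$ has an abelian normal subgroup with nilpotent quotient, then $\breve G$ is acyclically closed by what we have just proved, and $\gamma$ is an isomorphism by Lemma~\ref{lem:criterion}.
\end{proof}

The hypothesis that $G$ is algebraically closed cannot be dropped: $S_3$ has an abelian normal subgroup with abelian quotient and is not closed in either sense.

\subsection{The case \texorpdfstring{$P=1$}{P=1}}

If $P$ is trivial, each $x_j$ is a product of conjugates of the relators $\theta_k^{\pm1}$. Replacing $\theta_k$ by $g_k$ in these products gives a contractible system that every solution of $\theta(x)=g$ must satisfy. This produces the only possible candidate; the point is to show that the candidate works.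

\begin{proof}[Proof of Theorem~\ref{thm:P}(b)]
Since $P=1$, there are identities $x_j=\prod_lu_{jl}\,\theta_{k(j,l)}^{\epsilon(j,l)}u_{jl}^{-1}$ in $F(n)$ with $\epsilon(j,l)=\pm1$. Put
\[
W_j(g,y)=\prod_lu_{jl}(y)\,g_{k(j,l)}^{\epsilon(j,l)}\,u_{jl}(y)^{-1}\in F_n*F(y_1,\dots,y_n).
\]
Then $W_j(\theta(y),y)=y_j$ in $F(y)$, hence after substituting elements of any group for the $y_i$. In $F(n)/F(n)'$ the class of $\theta_k$ is that of $x_k$, so abelianizing the identities shows that the exponent sum of $g_k$ in $W_j$ is $\delta_{jk}$.

The system $y_j=W_j(g,y)$ is contractible; from now on let $y$ be its solution in $\breve F_n$. To compare $\theta(y)$ with $g$, put $f_i=\theta_i(y)g_i^{-1}\in\breve F_n$, take new variables $\kappa_1,\dots,\kappa_n$, and let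
\[
R_j=W_j(\kappa_1g_1,\dots,\kappa_ng_n,y)\,W_j(g,y)^{-1}\in\breve F_n*F(\kappa_1,\dots,\kappa_n),
\]
with $g$ and $y$ as constants. Then $R_j(1)=1$ and $R_j(f)=W_j(\theta(y),y)W_j(g,y)^{-1}=y_jy_j^{-1}=1$. Deleting constants gives $\bar R_j=\prod_l\kappa_{k(j,l)}^{\epsilon(j,l)}$, in which $\kappa_k$ has exponent sum $\delta_{jk}$. So $\kappa_j=\kappa_jR_j^{-1}$ $(1\le j\le n)$ is an acyclic system over $\breve F_n$, and both $\kappa=1$ and $\kappa=f$ solve it. By Theorem~\ref{thm:positive}(a), $f=1$, that is, $\theta_i(y)=g_i$. Uniqueness is Theorem~\ref{thm:positive}(a) again.
\end{proof}

\section{A group of germs and its algebraically closed subgroup}\label{sec:germs}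

Fix $n\ge1$, $N\ge2$ and $K=SU(N)$. The letter $e$ denotes the identity of $K$, $K^n$ or $K^m$. A representation of $P$ in $K$ is a solution of $\theta(x)=e$ in $K^n$, so $K$ is where the hypothesis of Theorem~\ref{thm:P}(a) lives. But $K$ cannot serve as a target for the universal properties: a nontrivial representation of $P$ is a second solution of an acyclic system, so by Theorem~\ref{thm:positive}(a) $K$ is then not algebraically closed. Near the identity the extra solutions are invisible, and this leads to germs.

Let $\Gamma$ be the set of germs at $e\in K^n$ of smooth maps to $K$ sending $e$ to $e$; two maps defined near $e$ have the same germ if they agree on some neighborhood of $e$. Pointwise multiplication makes $\Gamma$ a group. Let $c_i\in\Gamma$ be the germ of the $i$th coordinate $p\mapsto p_i$, and $c=(c_1,\dots,c_n)$.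

\begin{lemma}\label{lem:Gamma}
The group $\Gamma$ is acyclically closed, hence algebraically closed.
\end{lemma}

\begin{proof}
A word $u\in F(m)$ defines a smooth map $K^m\to K$. If $y_j=\exp(tX_j)=I+tX_j+O(t^2)$, then $y_j^{-1}=I-tX_j+O(t^2)$, so $u(y)=I+t\sum_j\varepsilon_jX_j+O(t^2)$, where $\varepsilon_j$ is the exponent sum of $x_j$ in $u$. The differential at $e$ is therefore $(X_1,\dots,X_m)\mapsto\sum_j\varepsilon_jX_j$.

Let $x_i=w_i$ be an acyclic system over $\Gamma$. Choose representatives of its finitely many constants on a common neighborhood of $e$. For $p$ in this neighborhood and $y\in K^m$, let $w_i(p,y)\in K$ be the value of $w_i$ with constants evaluated at $p$ and $x_j$ replaced by $y_j$, and put $\Phi_i(p,y)=y_i\,w_i(p,y)^{-1}$. The map $\Phi=(\Phi_1,\dots,\Phi_m)$ is smooth. All constants take the value $e$ at $p=e$, so $\Phi_i(e,y)=y_i\bar w_i(y)^{-1}$. In the word $x_i\bar w_i^{-1}$ the exponent sum of $x_j$ is $\delta_{ij}$; this is where acyclicity is used. So $\Phi(e,e)=e$ and the differential of $\Phi(e,\cdot)$ at $e$ is the identity. By the implicit function theorem there are open neighborhoods $U_0$ of $e\in K^n$ and $O$ of $e\in K^m$ and a smooth map $\sigma\colon U_0\to O$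 such that, for $p\in U_0$, the point $\sigma(p)$ is the only $y\in O$ with $\Phi(p,y)=e$. In particular $\sigma(e)=e$, and the germ of $\sigma$ is a solution in $\Gamma^m$. Any other solution is represented by a continuous map sending $e$ to $e$; near $e$ it takes values in $O$ and satisfies $\Phi=e$, so it agrees with $\sigma$ there.
\end{proof}

The group $\Gamma$ solves far more than acyclic systems; for instance $p\mapsto\exp(\frac13\log p_1)$ is a cube root of $c_1$. We cut it down to the part that contractible systems reach. Let $F_n$ be free on $g_1,\dots,g_n$. A \emph{basic system} is a contractible system $y_i=W_i(g,y)$ $(1\le i\le m)$ over $F_n$, and its \emph{solution in $\Gamma$} is the unique $y\in\Gamma^m$ with $y_i=W_i(c,y)$. Let $B\subset\Gamma$ be the set of all components of solutions in $\Gamma$ of basic systems. The constants of a basic system are words in the coordinates, so its equations make sense, as polynomial equations, on all of $K^n\times K^m$. For this reason it matters that $B$ is reached in one step, with no need to adjoin solutions repeatedly.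

\begin{lemma}\label{lem:B}
Any finitely many elements of $B$ are components of the solution in $\Gamma$ of a single basic system. The set $B$ is an algebraically closed subgroup of $\Gamma$ containing $c_1,\dots,c_n$.
\end{lemma}

\begin{proof}
Basic systems in disjoint sets of variables can be put together into one basic system, whose solution consists of the individual solutions. This proves the first claim. The basic system $y_1=g_i$ shows $c_i\in B$. Let $b,b'\in B$ be the components $y_j,y_k$ of the solution of one basic system $y=W(g,y)$. Adjoin a variable $z$ with the equation $z=W_jW_k$, or $z=W_j^{-1}$. The new right side is trivial after deleting constants, so the enlarged system is basic, and its solution has $z=bb'$, respectively $z=b^{-1}$. (The equation $z=y_jy_k$ would not be contractible.) So $B$ is a subgroup.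

Let $x_i=w_i$ be a contractible system over $B$, and let $x$ be its solution in $\Gamma$, given by Lemma~\ref{lem:Gamma}. By Lemma~\ref{lem:kernel} each $w_i$ is a product of elements $ubu^{-1}$ with $u\in F(x)$ and $b\in B$. The finitely many $b$ that occur are components $b=y_{j(b)}$ of the solution $y$ of one basic system $y=W(g,y)$. Replace each $b$ by the word $W_{j(b)}(g,y)$. The resulting word $\tilde w_i\in F_n*F(x,y)$ is a product of conjugates of words $W_j$, so it is trivial after deleting constants. Thus $x_i=\tilde w_i$, $y_j=W_j$ is a basic system, and $(x,y)$ solves it because $W_{j(b)}(c,y)=b$. Hence all $x_i$ lie in $B$. Uniqueness in $B$ follows from uniqueness in $\Gamma$.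
\end{proof}

\section{The obstruction}\label{sec:obstruction}

Words $\theta_1,\dots,\theta_n\in F(n)$ define a map $\theta\colon K^n\to K^n$.

\begin{proposition}\label{prop:key}
Let $\theta_1,\dots,\theta_n\in F(n)$, and suppose that there is $x^0\in K^n$ with $x^0\ne e$ and $\theta(x^0)=e$. Then there is no $x\in B^n$ with $\theta_i(x)=c_i$ for all $i$.
\end{proposition}

The form $\theta_i=x_id_i$ plays no part here; it will be needed only to guarantee that the system is solvable in $G^{ac}$.

\subsection{The idea, without auxiliary variables}

The hypothesis concerns a point $x^0$ far from $e$, while $x$ is only a germ at $e$. Polynomial equations bridge the distance. Take the unit circle in place of $K$, $n=1$ and $\theta(x)=x^3$. The local cube root has graph $S=\{(e^{3it},e^{it}):|t|<\varepsilon\}$. A real polynomial vanishing on $S$ is an analytic function of $t\in\mathbb R$ vanishing on an interval, so it vanishes on the whole curve $\{x^3=p\}$. Every algebraic set containing $S$ thus has at least three points over $p=1$. The zero set of a contractible equation $y=W(p,y)$ has only one, since $W(1,y)=1$ for all $y$.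

The same argument proves Proposition~\ref{prop:key} when $x$ itself is the solution of a basic system $y_i=W_i(g,y)$ in exactly $n$ variables. Represent $x$ by a smooth map $\sigma$. From $\theta\circ\sigma=\mathrm{id}$ near $e$ we see that the differential of $\sigma$ at $e$ is injective, hence bijective, so the image of $\sigma$ contains a neighborhood of $e$. For $y=\sigma(p)$ in it we have $p=\theta(y)$, and so
\[
y_i=W_i(\theta(y),y).
\]
Both sides are real analytic on the connected manifold $K^n$, so the identity holds for all $y\in K^n$. At $y=x^0$ it reads $x^0_i=W_i(e,x^0)=e$, a contradiction.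

In general the basic system has auxiliary variables. Near $e$ they are functions of $x$, but nothing continues them to $x^0$ as functions. We can still form the smallest algebraic set $Z$ containing the local graph, and we need a point of $Z$ above $x^0$. Over the reals this is a real issue: the circle $s^2+t^2=1$ projects onto an interval only. The circle has two points over each interior point of the interval, and the remedy is to count preimages modulo $2$. Contractibility gives exactly one point of $Z$ over each $p$ near $e$, and mod $2$ homology carries this odd count to all of $K^n$.

\subsection{Tools from real algebraic geometry and topology}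

A subset of $\mathbb R^k$ is \emph{algebraic} if it is the common zero set of real polynomials, and \emph{semialgebraic} if it is a finite union of sets defined by finitely many polynomial equations and strict inequalities. A map is semialgebraic if its graph is. The \emph{Zariski closure} of $S\subset\mathbb R^k$ is the common zero set of all polynomials vanishing on $S$; it is the smallest algebraic set containing $S$. A semialgebraic set is a finite disjoint union of pieces semialgebraically homeomorphic to open cubes $(0,1)^j$, and its \emph{dimension} is the largest $j$ that occurs. We use the following facts, for which we refer to \cite{BCR}.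
\begin{itemize}
\item[(A1)] Dimension is invariant under semialgebraic homeomorphisms and monotone under inclusion, and the dimension of a finite union is the maximum of the dimensions. A nonempty semialgebraic set that is open in a smooth $d$-dimensional submanifold has dimension $d$.
\item[(A2)] A semialgebraic set and its Zariski closure have the same dimension \cite[Prop.~2.8.2]{BCR}.
\item[(A3)] A compact semialgebraic set has a semialgebraic triangulation, that is, a semialgebraic homeomorphism from a finite simplicial complex.
\item[(A4)] (Borel--Haefliger, Sullivan; see \cite[\S11.3]{BCR}.) In a semialgebraic triangulation of a compact real algebraic set $Z$ of dimension $d$, the sum of all $d$-simplices is a cycle mod $2$. We write $[Z]\in H_d(Z;\mathbb Z/2)$ for its class.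
\end{itemize}
Fact (A4) says that an algebraic set has no boundary mod $2$. It fails for semialgebraic sets, as a closed interval shows. From topology we use two facts, with coefficients $\mathbb Z/2$ throughout.
\begin{itemize}
\item[(T1)] (Excision.) If $X$ is Hausdorff and $X_0$ is an open neighborhood of $z\in X$, then $H_d(X_0,X_0\setminus z)\to H_d(X,X\setminus z)$ is an isomorphism.
\item[(T2)] If $M$ is a connected noncompact $d$-manifold, then $H_d(M)=0$.
\end{itemize}

\subsection{Proof of Proposition~\ref{prop:key}}

Suppose that $x\in B^n$ satisfies $\theta_i(x)=c_i$. By Lemma~\ref{lem:B} there are a basic system $y_i=W_i(g,y)$ $(1\le i\le m)$ and indices $j(1),\dots,j(n)$ such that $x_i$ is the $j(i)$th component of its solution in $\Gamma$. Put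
\[
V=\{(p,y)\in K^n\times K^m:\ y_i=W_i(p,y),\ 1\le i\le m\},
\]
and define $\eta,\xi\colon V\to K^n$ by $\eta(p,y)=p$ and $\xi(p,y)=(y_{j(1)},\dots,y_{j(n)})$. The group $K$ is a compact algebraic subset of $M_N(\mathbb C)=\mathbb R^{2N^2}$, multiplication is polynomial, and inversion is the adjoint, which is real linear. So words define polynomial maps, and $V$ is a compact algebraic set. Let $d=\dim K^n$.

\medskip\noindent\emph{Step 1: the only point of $V$ over $e$ is $(e,e)$.} Setting $p=e$ deletes the constants, so $W_i(e,y)=\bar W_i(y)=e$ for every $y\in K^m$. If $(e,y)\in V$, then $y=e$.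

\medskip\noindent\emph{Step 2: near $p=e$, all of $V$ is a graph.} The proof of Lemma~\ref{lem:Gamma}, with the constants represented by the coordinates of $p$, gives $U_0$, $O$ and a smooth $\sigma\colon U_0\to O$ such that $(p,\sigma(p))$ is the only point of $V$ over $p\in U_0$ with $y\in O$; the germ of $\sigma$ is the solution in $\Gamma$. Points of $V$ with $y\notin O$ form a compact set $V_1$, and $e\notin\eta(V_1)$ by Step 1. Let $U$ be the intersection of $K^n$ with an open Euclidean ball centered at $e$, so small that $U\subset U_0$, that $U$ misses the closed set $\eta(V_1)$, and that the identity of germs $\theta(x)=c$ holds on $U$ for the representatives $\sigma_{j(i)}$ of the $x_i$. Then $S=\eta^{-1}(U)\subset V$ is the graph of $\sigma|_U$, and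
\begin{equation}\label{eq:factor}
\theta(\xi(z))=\eta(z)
\end{equation}
for all $z\in S$. The sets $U$ and $S$ are semialgebraic and $\eta\colon S\to U$ is a semialgebraic homeomorphism, so $\dim S=d$ by (A1).

\medskip\noindent\emph{Step 3: the Zariski closure.} Away from $S$, the set $V$ might have larger dimension, and \eqref{eq:factor} has no reason to hold on it. So we replace $V$ by the Zariski closure $Z$ of $S$. Then $\dim Z=d$ by (A2). Since $V$ is algebraic, $S\subset Z\subset V$; hence $Z$ is compact and $Z\cap\eta^{-1}(U)=S$, so that $S$ is open in $Z$. The entries of $\theta(\xi(z))-\eta(z)$ are polynomials vanishing on $S$, so \eqref{eq:factor} holds for all $z\in Z$. From now on $\eta$ and $\xi$ are restricted to $Z$.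

\medskip\noindent\emph{Step 4: $\eta_*[Z]\ne0$ in $H_d(K^n)$.} Triangulate $Z$ by (A3). All simplices have dimension at most $d$, and the $(d-1)$-skeleton has dimension less than $d=\dim S$, so by (A1) some $z_1\in S$ lies in the interior $\tau^\circ$ of a $d$-simplex $\tau$. As $\tau$ has top dimension, $\tau^\circ$ is open in $Z$, and (T1) gives $H_d(Z,Z\setminus z_1)\cong H_d(\tau,\tau\setminus z_1)\cong\mathbb Z/2$, generated by $\tau$. The cycle representing $[Z]$ is $\tau$ plus a chain in $Z\setminus z_1$, so $[Z]$ maps to the generator. Let $p_1=\eta(z_1)\in U$. Since $Z\cap\eta^{-1}(U)$ is a graph, $z_1$ is the only point of $Z$ over $p_1$, so $\eta$ is a map of pairs and the square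
\[
\begin{array}{ccc}
H_d(Z)&\longrightarrow&H_d(Z,Z\setminus z_1)\\[2pt]
\big\downarrow{\scriptstyle\eta_*}&&\big\downarrow{\scriptstyle\eta_*}\\[2pt]
H_d(K^n)&\longrightarrow&H_d(K^n,K^n\setminus p_1)
\end{array}
\]
commutes. By (T1) the right vertical map is identified with the map induced by the homeomorphism $(S,S\setminus z_1)\to(U,U\setminus p_1)$, so it is an isomorphism. Hence $\eta_*[Z]$ has nonzero image in the lower right corner.

\medskip\noindent\emph{Step 5: $\xi\colon Z\to K^n$ is surjective.} By \eqref{eq:factor}, $\theta_*\xi_*[Z]=\eta_*[Z]\ne0$, so $\xi_*[Z]\ne0$ in $H_d(K^n)$. If $\xi$ missed a point $q$, then $\xi_*$ would factor through $H_d(K^n\setminus q)$. The manifold $K^n$ is compact, connected and of dimension $d\ge3$, so $K^n\setminus q$ is connected and noncompact, and this group vanishes by (T2).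

\medskip\noindent\emph{Step 6: the contradiction.} Choose $z=(p,y)\in Z$ with $\xi(z)=x^0$. By \eqref{eq:factor}, $p=\theta(x^0)=e$. By Step 1, $y=e$, so $x^0=\xi(z)=e$, contrary to the hypothesis. \qed

\begin{remark}
Contractibility enters, beyond the implicit function theorem, only through Step 1, which is used twice: in Step 2 to exclude other sheets of $V$ near $p=e$, and in Step 6. Step 1 fails for acyclic systems: for $y_i=g_id_i(y)^{-1}$ the set $V$ is $\{\theta(y)=p\}$, whose fiber over $e$ is $\operatorname{Hom}(P,K)$. Compactness of $K$ is used in Step 2 and for the existence of $[Z]$.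
\end{remark}

\section{The map \texorpdfstring{$\gamma$}{gamma} is not surjective}\label{sec:negative}

\subsection{From germs to closures}

The universal properties map $\breve G$ into $B$ and $G^{ac}$ into $\Gamma$, compatibly with $\gamma$. This turns Proposition~\ref{prop:key} into a statement about $\gamma$.

\begin{proposition}\label{prop:transfer}
Let $\theta_i=x_id_i$ with $d_i\in F(n)'$ $(1\le i\le n)$, and suppose that $\theta(x^0)=e$ for some $x^0\ne e$ in $SU(N)^n$. Let $\nu\colon G\to F_n$ be a homomorphism and let $a_i\in G$ satisfy $\nu(a_i)=g_i$. Then the acyclic system $x_i=\phi^{ac}(a_i)d_i(x)^{-1}$ over $G^{ac}$ has a solution with at least one component outside $\gamma(\breve G)$.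
\end{proposition}

\begin{proof}
We have $N\ge2$ because $x^0\ne e$. Let $\alpha\colon G\to B$ be $\nu$ followed by the homomorphism $g_i\mapsto c_i$, and let $\iota\colon B\to\Gamma$ be the inclusion. Since $B$ is algebraically closed, $\alpha=\beta\phi$ for some $\beta\colon\breve G\to B$. Since $\Gamma$ is acyclically closed, $\iota\alpha=\hat\alpha\phi^{ac}$ for some $\hat\alpha\colon G^{ac}\to\Gamma$. Now $\hat\alpha\gamma\phi=\hat\alpha\phi^{ac}=\iota\alpha=\iota\beta\phi$, and $\Gamma$ is algebraically closed, so $\hat\alpha\gamma=\iota\beta$ by uniqueness of factorizations through $\phi$. In particular $\hat\alpha(\gamma(\breve G))\subset B$.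

Deleting constants from the right sides leaves $d_i^{-1}\in F(n)'$, so the system is acyclic and has a solution $x$ in $G^{ac}$; it satisfies $\theta_i(x)=\phi^{ac}(a_i)$. Applying $\hat\alpha$ gives $\theta_i(\hat\alpha(x))=\iota\alpha(a_i)=c_i$. If all $x_i$ were in $\gamma(\breve G)$, then $\hat\alpha(x)\in B^n$, contradicting Proposition~\ref{prop:key}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:P}(a)]
A nontrivial finite quotient gives a nontrivial unitary representation, through the permutation matrices of its regular representation. Let $\rho\colon P\to U(N)$ be nontrivial. In the abelianization of $P$ the relator $\theta_i$ kills $x_i$, so $P$ is perfect and $\det\circ\rho$ is trivial. Thus $\rho$ takes values in $SU(N)$, and $x^0=(\rho(x_1),\dots,\rho(x_n))$ satisfies $x^0\ne e$ and $\theta(x^0)=e$. Proposition~\ref{prop:transfer} with $G=F_n$, $\nu=\mathrm{id}$ and $a_i=g_i$ shows that the solution in $F_n^{ac}$, which is unique, has a component outside $\gamma(\breve F_n)$. A solution in $\breve F_n$ would be carried by $\gamma$ to that solution, with all components in $\gamma(\breve F_n)$; so there is none.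
\end{proof}

\subsection{An example with two generators}

For $n=1$ we have $d_1=1$ and $P=1$, so $n=2$ is the first case in which the hypothesis can hold. We look for elements of $SU(2)$ with $x_1^3=x_2^5=(x_1x_2)^2$. In $F(2)$ let
\[
r_1=x_1^3x_2^{-5},\qquad r_2=(x_1x_2)^2x_1^{-3}.
\]
The vectors of exponent sums are $(3,-5)$ and $(-1,2)$. The matrix with these rows has determinant $1$, and its inverse has rows $(2,5)$ and $(1,3)$. Accordingly put
\[
\theta_1=r_1^2r_2^5,\qquad\theta_2=r_1r_2^3 .
\]
Their exponent vectors are $(6-5,-10+10)=(1,0)$ and $(3-3,-5+6)=(0,1)$, so $d_i=x_i^{-1}\theta_i\in F(2)'$.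

\begin{lemma}\label{lem:quaternion}
There is $x^0\in SU(2)^2$ with $x^0\neq e$ and $\theta_1(x^0)=\theta_2(x^0)=e$.
\end{lemma}

\begin{proof}
Identify $SU(2)$ with the unit quaternions. A unit imaginary quaternion $u$ has $u^2=-1$, so $(\cos\varphi+u\sin\varphi)^k=\cos k\varphi+u\sin k\varphi$; and for imaginary $u,v$ the real part of $uv$ is $-u\cdot v$. Since $\frac\pi5>\frac\pi6$,
\[
0<\cot\tfrac\pi3\cot\tfrac\pi5<\tfrac1{\sqrt3}\cdot\sqrt3=1,
\]
so there are unit imaginary quaternions $u,v$ with $u\cdot v=\cot\frac\pi3\cot\frac\pi5$. Put $s=\cos\frac\pi3+u\sin\frac\pi3$ and $t=\cos\frac\pi5+v\sin\frac\pi5$. Then $s^3=-1$ and $t^5=-1$, and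
\[
\operatorname{Re}(st)=\cos\tfrac\pi3\cos\tfrac\pi5-(u\cdot v)\sin\tfrac\pi3\sin\tfrac\pi5=0,
\]
so $st$ is a unit imaginary quaternion and $(st)^2=-1$. At $x^0=(s,t)\ne(1,1)$ we get $r_1=r_2=(-1)(-1)^{-1}=1$, hence $\theta_1=\theta_2=1$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $\nu\colon G\to F_2$ be onto and choose $a_1,a_2\in G$ with $\nu(a_i)=g_i$. By Lemma~\ref{lem:quaternion}, Proposition~\ref{prop:transfer} applies to $\theta_1,\theta_2$ with $n=N=2$ and produces an element of $G^{ac}$ outside $\gamma(\breve G)$.
\end{proof}

In particular $\breve F_2\to F_2^{ac}$ is not an isomorphism, which answers the question in the negative. For $n=N=2$ the group $B$ is an explicit algebraically closed group that is not acyclically closed: by Proposition~\ref{prop:key} the acyclic system $x_i=c_id_i(x)^{-1}$ has no solution in it.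

\subsection{Right-angled Artin groups and surface groups}

The right-angled Artin group of a graph has a generator for each vertex and the relation $[v,w]=1$ for each edge $vw$; free groups correspond to graphs without edges.

\begin{proof}[Proof of Corollary~\ref{cor:classes}]
If $G$ is abelian, it is acyclically closed by Lemma~\ref{lem:nilpotent}, hence algebraically closed. The identity of $G$ is then its algebraic closure, so $\breve G=G$ is acyclically closed and $\gamma$ is an isomorphism by Lemma~\ref{lem:criterion}.

Let $G$ be nonabelian; by Theorem~\ref{thm:main} it suffices to map $G$ onto $F_2$. If $G$ is a right-angled Artin group, some two distinct vertices $v,w$ are not joined by an edge. Send them to $g_1,g_2$ and all other generators to $1$. Every edge has an endpoint other than $v,w$, so every relation is respected. If $G=\langle a_1,b_1,\dots,a_h,b_h\mid\prod_i[a_i,b_i]\rangle$ is the group of a closed orientable surface of genus $h$, then $h\ge2$, because the groups for $h=0,1$ are abelian. Killing all $b_i$ respects the relation and maps $G$ onto the free group on $a_1,\dots,a_h$, which maps onto $F_2$.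
\end{proof}

\begin{thebibliography}{9}
\bibitem{BCR} Bochnak, Coste and Roy, \emph{Real Algebraic Geometry}.
\end{thebibliography}
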